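\title{Short scales and non-paracompact box products of first countable compact spaces}

\begin{abstract}
We show that it is consistent with ZFC that an $\omega_1$-scale exists, $\omega_1<2^{\aleph_0}$, and a box product of countably many first countable compact spaces is not paracompact; the product is neither normal nor collectionwise Hausdorff. Hence ZFC does not prove that a scale of length less than the continuum makes all such box products paracompact. The factors are obtained by splitting every point of the Cantor set in two according to a random pattern. The model is obtained from a model of CH by a countable support product of Sacks forcing followed by random forcing.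
\end{abstract}

\section{Introduction}\label{sec:intro}

All spaces are Hausdorff, and $\mathfrak c=2^{\aleph_0}$. The \emph{box product} $\Box_nX_n$ of spaces $X_n$ $(n<\omega)$ is the set $\prod_nX_n$ with the topology whose base consists of all \emph{boxes} $\prod_nU_n$ with $U_n$ open in $X_n$ for every $n$; we write $\Box^\omega Y$ when all factors equal $Y$. Compactness does not survive this operation: the box product of countably many two-point spaces is a discrete space of size $\mathfrak c$. A discrete space is still \emph{paracompact}, that is, every open cover has a locally finite open refinement, and it is natural to ask for which compact factors the box product keeps this weaker property.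

Suppose that the factors are first countable. For a point $\langle x_n\rangle_n$ of the product fix a decreasing local base $U_n(0)\supseteq U_n(1)\supseteq\cdots$ at each $x_n$. The boxes $\prod_nU_n(f(n))$, $f\in{}^\omega\omega$, form a local base at the point, and they shrink as $f$ grows. So a function $f\in{}^\omega\omega$ plays the part of a radius, and the order structure of ${}^\omega\omega$ enters the problem.

For $f,g\in{}^\omega\omega$ write $f\le g$ if $f(n)\le g(n)$ for all $n$, and $f\le^*g$ (or $f<^*g$) if $f(n)\le g(n)$ (or $f(n)<g(n)$) for all but finitely many $n$. A family $\mathcal D\subseteq{}^\omega\omega$ \emph{dominates} if every $f$ satisfies $f\le^*g$ for some $g\in\mathcal D$, and $\mathfrak d$ is the least size of a dominating family. For an ordinal $\lambda$, a \emph{$\lambda$-scale} is a sequence $\langle f_\alpha\rangle_{\alpha<\lambda}$ in ${}^\omega\omega$ that dominates and satisfies $f_\alpha<^*f_\beta$ for $\alpha<\beta<\lambda$. A scale is thus a well-ordered supply of radii that is cofinal up to finitely many coordinates. Given countably many functions $k_0,k_1,\dots$, the function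
\begin{equation}\label{eq:diagonal}
f(n)=1+\max\{k_j(n):j\le n\}
\end{equation}
satisfies $k_j<^*f$ for all $j$. Two facts follow. No countable family dominates, so $\omega_1\le\mathfrak d\le\mathfrak c$ and there is no $\lambda$-scale with $\lambda$ countable. And CH yields an $\omega_1$-scale: enumerate ${}^\omega\omega=\{g_\alpha:\alpha<\omega_1\}$ and obtain $f_\alpha$ by applying \eqref{eq:diagonal} to $g_\alpha$ and the $f_\beta$ with $\beta<\alpha$.

The following three results are known. They are the background of the problem, and none of them is used in our proofs.
\begin{itemize}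
\item[(K1)] If a $\lambda$-scale exists for some $\lambda$, then $\Box_nX_n$ is paracompact whenever each $X_n$ is compact and metrizable.
\item[(K2)] If $\mathfrak c$ is regular and a $\mathfrak c$-scale exists, then $\Box_nX_n$ is paracompact whenever each $X_n$ is compact and first countable.
\item[(K3)] The conclusion of (K2) also holds if every dominating family has size $\mathfrak c$, that is, if $\mathfrak d=\mathfrak c$.
\end{itemize}

\begin{quote}
\textbf{Problem.} Does the existence of a $\lambda$-scale for some $\lambda<\mathfrak c$ imply, in ZFC, that $\Box_nX_n$ is paracompact whenever each $X_n$ is first countable and compact?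
\end{quote}

A short scale rules out the hypotheses of both (K2) and (K3). A $\lambda$-scale with $\lambda<\mathfrak c$ gives $\mathfrak d<\mathfrak c$. If moreover $\mathfrak c$ were regular and a $\mathfrak c$-scale existed, then one member $g$ of the $\mathfrak c$-scale would bound the whole $\lambda$-scale modulo finite sets, hence every function, including $g+1$, which is absurd. In (K1) the length of the scale plays no role, and (K2) shows that metrizability can be traded for first countability at one particular length, so one may well guess that the answer is yes. The reason for doubt is a count: with an $\omega_1$-scale there are essentially only $\omega_1$ radii, to be shared among $\mathfrak c$ points, and without a metric nothing ties together the neighborhoods of the same radius at different points. The answer is no.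

Recall that a subset $A$ of a space is \emph{closed discrete} if every point of the space has a neighborhood containing at most one point of $A$. In a Hausdorff space this says that $A$ is closed and discrete as a subspace, and it implies that every subset of $A$ is closed. A space is \emph{collectionwise Hausdorff} if the points of every closed discrete set $A$ can be \emph{separated}: there are pairwise disjoint open sets $O_x\ni x$, $x\in A$. It is \emph{collectionwise normal} if every family of closed sets such that each point has a neighborhood meeting at most one of them can be separated in the same way. Paracompact Hausdorff spaces are collectionwise normal \cite[Theorem 5.1.18]{Engelking}, hence normal and collectionwise Hausdorff. A map is \emph{2-to-1} if each of its fibers has exactly two points.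

\begin{theorem}\label{thm:main}
Let $V\models\mathrm{ZFC}+\mathrm{CH}$ and let $\kappa$ be an infinite cardinal with $\kappa^{\omega_1}=\kappa$ in $V$ (for example $\kappa=\omega_2$ under GCH). There is a cardinal preserving forcing extension $W$ of $V$ in which $\mathfrak c=\kappa\ge\omega_2$, an $\omega_1$-scale exists, and there are first countable compact Hausdorff spaces $X_n$ $(n<\omega)$ such that $\Box_nX_n$ is not collectionwise Hausdorff. In particular $\Box_nX_n$ is not paracompact.
\end{theorem}

\begin{theorem}\label{thm:normal}
In the model $W$ and for the spaces $X_n$ constructed in the proof of Theorem~\ref{thm:main}, $\Box_nX_n$ is not normal. Each $X_n$ is separable and zero-dimensional and has a continuous 2-to-1 map onto the Cantor set. There is also a single separable, first countable, zero-dimensional compact space $Y$, with an at most 2-to-1 continuous map onto a compact metrizable space, such that $\Box^\omega Y$ is neither normal nor collectionwise Hausdorff.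
\end{theorem}

\begin{corollary}\label{cor:independent}
If ZFC is consistent, then the implication in the Problem is neither provable nor refutable in ZFC.
\end{corollary}

\begin{proof}
The implication fails in the model of Theorem~\ref{thm:main} built over a model of GCH with $\kappa=\omega_2$. Under CH every $\lambda<\mathfrak c$ is countable, so there is no $\lambda$-scale with $\lambda<\mathfrak c$ and the implication holds vacuously.
\end{proof}

The theorems are sharp in two respects. By (K3), a counterexample needs $\mathfrak d<\mathfrak c$; in $W$ we have $\mathfrak d=\omega_1$, the least possible value, while $\mathfrak c$ can be arbitrarily large, since $\kappa=\nu^{\omega_1}$ satisfies $\kappa^{\omega_1}=\kappa\ge\nu$ for every infinite $\nu$. By (K1), ``2-to-1'' cannot be improved to ``1-to-1'': a continuous injection of a compact space into a metrizable space is an embedding.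

\medskip\noindent\textbf{The idea.} If a closed discrete set $A$ lies in the closure of a set $E$ with $|E|<|A|$, then the points of $A$ cannot be separated, because disjoint neighborhoods would contain distinct points of $E$. We start with a model $V$ of CH and let the $\omega_1$ ground model points supply $E$. A product of Sacks forcings adds many new points $z_\gamma$ to $\Box^\omega 2^\omega$ which lie in the closure of the ground model points, and it keeps a ground model scale cofinal. In $\Box^\omega2^\omega$ itself the set of the $z_\gamma$ is not closed discrete, as (K1) predicts. We therefore split each point $x$ of the $n$th factor into two points $(x,0)$ and $(x,1)$, and let a random sequence $a_n\in 2^\omega$ decide which of the two is approached by points that branch off from $x$ at level $m$. In order to accumulate in the box product, the $z_\gamma$ would have to guess infinitely many random bits with ground model information. They cannot, so their lifts form a closed discrete set, and the lifts still lie in the closure of a set of size $\omega_1$.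

Section~\ref{sec:spaces} constructs the spaces. Section~\ref{sec:core} isolates three properties (A), (B), (C) of a pair of models and derives the topological conclusion from them; no forcing is used there. Sections~\ref{sec:sacks} and~\ref{sec:random} produce the model and prove Theorem~\ref{thm:main}, and Section~\ref{sec:normal} proves Theorem~\ref{thm:normal}.

\section{Splitting the points of the Cantor set}\label{sec:spaces}

For $x\ne y$ in $2^\omega$ let $\Delta(x,y)=\min\{m:x(m)\ne y(m)\}$. For $s\in2^{<\omega}$ let $[s]=\{x\in2^\omega:s\subset x\}$; these sets form the usual clopen base of $2^\omega$. For $x\in2^\omega$ and $m<\omega$ let $x^{(m)}$ be the sequence that differs from $x$ exactly at place $m$. The constant zero sequence is denoted by $\bar0$.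

Seen from a point $x$, the rest of the Cantor set is the disjoint union of the cones $\{y:\Delta(x,y)=m\}$, $m<\omega$, which converge to $x$. If $x$ is replaced by two points, each cone has to be assigned to one of them, and we use one sequence $e\in2^\omega$ to make this assignment at all points $x$ at once. Let $X(e)=2^\omega\times2$, and for $x\in2^\omega$, $i<2$, $k<\omega$ put
\[
U_e(x,i,k)=\{(x,i)\}\cup\{(y,j): y\ne x,\ j<2,\ \Delta(x,y)\ge k,\ e(\Delta(x,y))=i\};
\]
see Figure~\ref{fig:split}. Call $O\subseteq X(e)$ open if for every $(x,i)\in O$ there is $k$ with $U_e(x,i,k)\subseteq O$. Since $U_e(x,i,k)$ decreases as $k$ grows, this is a topology.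

\begin{figure}[ht]
\centering
\begin{tikzpicture}[x=1.45cm,y=1cm]
\draw[thick] (0,0)--(6,0);
\draw[thick,dotted] (6,0)--(6.6,0);
\foreach \m in {0,3,5}{
  \draw (\m,0)--(\m+0.4,-0.45);
  \draw[fill=gray!55] (\m+0.4,-0.45)--(\m+0.1,-1.4)--(\m+0.7,-1.4)--cycle;
  \fill (\m,0) circle (1.5pt) node[above] {\small $e(\m)=0$};}
\foreach \m in {1,2,4}{
  \draw (\m,0)--(\m+0.4,-0.45);
  \draw (\m+0.4,-0.45)--(\m+0.1,-1.4)--(\m+0.7,-1.4)--cycle;
  \fill (\m,0) circle (1.5pt) node[above] {\small $e(\m)=1$};}
\draw[fill=gray!55] (6.8,0.3) circle (3pt) node[right] {\small $\;(x,0)$};
\draw (6.8,-0.3) circle (3pt) node[right] {\small $\;(x,1)$};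
\end{tikzpicture}
\caption{Neighborhoods in $X(e)$ for $e=011010\ldots$. The horizontal line is a branch $x$ of the binary tree, and the cone leaving it at level $m$ stands for all $(y,j)$ with $\Delta(x,y)=m$. The set $U_e(x,0,k)$ consists of $(x,0)$ and the shaded cones (those with $e(m)=0$) at levels $m\ge k$; the set $U_e(x,1,k)$ consists of $(x,1)$ and the unshaded cones at levels $m\ge k$.}
\label{fig:split}
\end{figure}

The following observation produces points in these neighborhoods, and it shows that one point can serve every $x$ with a given long initial segment.

\begin{lemma}\label{lem:flip}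
Let $x,w\in2^\omega$ and $k\le m<\ell$ with $x\restriction\ell=w\restriction\ell$ and $e(m)=i$. Then $(w^{(m)},0)\in U_e(x,i,k)$.
\end{lemma}

\begin{proof}
Below $m$ the sequences $w^{(m)}$, $w$, $x$ agree, and $w^{(m)}(m)\ne w(m)=x(m)$. So $\Delta(x,w^{(m)})=m$.
\end{proof}

\begin{lemma}\label{lem:space}
The space $X(e)$ is compact Hausdorff. The sets $U_e(x,i,k)$ are clopen, and $\{U_e(x,i,k):k<\omega\}$ is a decreasing local base at $(x,i)$; so $X(e)$ is first countable and zero-dimensional. The projection $X(e)\to2^\omega$ is continuous and 2-to-1. If $e$ takes both values infinitely often, then $X(e)$ is separable.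
\end{lemma}

\begin{proof}
\emph{The sets $U_e(x,i,k)$ are open.} Let $(y,j)\in U_e(x,i,k)$ with $y\ne x$, and let $m=\Delta(x,y)+1$. If $(w,l)\in U_e(y,j,m)$, then $w\restriction m=y\restriction m$, so $w\neq x$ and $\Delta(x,w)=\Delta(x,y)$, and therefore $(w,l)\in U_e(x,i,k)$. Thus $U_e(y,j,m)\subseteq U_e(x,i,k)$. The only other point of $U_e(x,i,k)$ is $(x,i)$. By the definition of the topology these open sets form a local base at $(x,i)$.

\emph{Partition.} We have
\begin{equation}\label{eq:partition}
[x\restriction k]\times2=U_e(x,0,k)\cup U_e(x,1,k),\qquad U_e(x,0,k)\cap U_e(x,1,k)=\emptyset,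
\end{equation}
because $(x,i)$ lies only in the $i$th set, and a point $(y,j)$ with $y\neq x$ and $\Delta(x,y)\ge k$ lies only in the set with index $e(\Delta(x,y))$. So preimages of basic clopen sets under the projection are open, and the projection is continuous. The complement of $U_e(x,i,k)$ is the union of $U_e(x,1-i,k)$ and the preimage of $2^\omega\setminus[x\restriction k]$, which is open. Points with different projections are separated by preimages of disjoint open sets, and $(x,0)$, $(x,1)$ are separated by \eqref{eq:partition}.

\emph{Compactness.} Let $\mathcal U$ be an open cover. For each $x$ choose $k_x$ such that each of $U_e(x,0,k_x)$ and $U_e(x,1,k_x)$ is contained in a member of $\mathcal U$. By \eqref{eq:partition} two members of $\mathcal U$ cover $[x\restriction k_x]\times2$, and finitely many of the sets $[x\restriction k_x]$ cover $2^\omega$.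

\emph{Separability.} Given $U_e(x,i,k)$, pick $m\ge k$ with $e(m)=i$ and let $w$ be $x\restriction(m+1)$ followed by zeros. By Lemma~\ref{lem:flip}, $(w^{(m)},0)\in U_e(x,i,k)$, and $w^{(m)}$ is eventually zero. So the countable set $\{(y,0):y\text{ is eventually }0\}$ is dense.
\end{proof}

\begin{example}\label{ex:constant}
If $e$ is constantly $1$, each point $(x,0)$ is isolated and $U_e(x,1,k)=([x\restriction k]\times2)\setminus\{(x,0)\}$; the space has $\mathfrak c$ isolated points and is not separable. For no $e$ is $X(e)$ metrizable. Indeed, $x$ is the only $y$ such that $U_e(x,0,0)$ contains exactly one of $(y,0)$, $(y,1)$, so $X(e)$ has $\mathfrak c$ clopen sets, whereas in a compact metrizable space each clopen set is a finite union of members of a countable base.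
\end{example}

\section{A closed discrete set that cannot be separated}\label{sec:core}

Throughout this section $W$ is a forcing extension of a model $V$ of CH with $\omega_1^V=\omega_1^W$. We work in $W$ and call an object \emph{old} if it belongs to $V$. The collections of old elements of ${}^\omega\omega$, of $(2^{<\omega})^\omega$ and of $(2^\omega)^\omega$ are members of $V$ of size $2^{\omega}=\omega_1$ in $V$, so they are sets of size $\omega_1$ in $W$.

For $z\in(2^\omega)^\omega$ and $h\in{}^\omega\omega$ let $z|h=\langle z(n)\restriction h(n):n<\omega\rangle$. The sets $\{w:w|h=z|h\}$ form a local base at $z$ in $\Box^\omega2^\omega$. Call $z$ \emph{locally old} if $z|h$ is old for every old $h$. Extending each $z(n)\restriction h(n)$ by zeros, we see that a locally old $z$ has the property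
\begin{equation}\label{eq:approx}
\text{for every old $h$ there is an old $w\in(2^\omega)^\omega$ with $w|h=z|h$.}
\end{equation}
Consider the following properties of the pair $V\subseteq W$.
\begin{itemize}
\item[(A)] For every $g\in{}^\omega\omega$ there is an old $h\in{}^\omega\omega$ with $g\le h$.
\item[(B)] There are a cardinal $\theta\ge\omega_2$ and locally old sequences $z_\gamma\in(2^\omega)^\omega$, $\gamma<\theta$, such that $z_\gamma(n)\ne z_\delta(n)$ for all $n$ and all $\gamma\ne\delta$.
\item[(C)] There are $a_n\in2^\omega$ $(n<\omega)$, each taking the value $0$ infinitely often, such that whenever $D\subseteq\omega$ is infinite, $d,d':D\to\omega$, the objects $D,d,d'$ are old, and $d(n)\ne d'(n)$ for all $n\in D$, there is $n\in D$ with $a_n(d(n))\ne a_n(d'(n))$.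
\end{itemize}
Property (A) says that old radii suffice. With (A) and \eqref{eq:approx}, property (B) gives more than $\omega_1$ points in the closure of the $\omega_1$ old points of $\Box^\omega2^\omega$. Property (C) says that the ground model cannot find infinitely many rows $a_n$ and two places in each of them that carry the same bit.

Assume (A), (B), (C) and put $X_n=X(a_n)$. A point of $\prod_nX_n$ is written as a pair $(u,\varepsilon)$ with $u\in(2^\omega)^\omega$ and $\varepsilon\in2^\omega$, its $n$th coordinate being $(u(n),\varepsilon(n))$. By Lemma~\ref{lem:space} the boxes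
\[
N((u,\varepsilon),f)=\prod_nU_{a_n}(u(n),\varepsilon(n),f(n)),\qquad f\in{}^\omega\omega,
\]
form a local base at $(u,\varepsilon)$ in $\Box_nX_n$. They decrease as $f$ increases, so by (A) the boxes with $f$ old already form a local base. For $z\in(2^\omega)^\omega$ let $\hat z=(z,\bar0)$ be the \emph{lift} of $z$. By definition, if $\hat z\in N((u,\varepsilon),f)$ then
\begin{equation}\label{eq:member}
\Delta(u(n),z(n))\ge f(n)\ \text{ and }\ a_n\bigl(\Delta(u(n),z(n))\bigr)=\varepsilon(n)\quad\text{whenever } z(n)\ne u(n),
\end{equation}
and the converse holds if $z(n)\ne u(n)$ for all $n$. For $w\in(2^\omega)^\omega$ and $m\in{}^\omega\omega$ let $w^{(m)}=\langle w(n)^{(m(n))}:n<\omega\rangle$.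

The next example shows how (C) removes an accumulation point.

\begin{example}\label{ex:one-point}
Let $u(n)=\bar0$ for all $n$. For $d\in{}^\omega\omega$ the $n$th coordinate of $u^{(d)}$ has a single $1$, at place $d(n)$, so $\Delta(u(n),u^{(d)}(n))=d(n)$. In $\Box^\omega2^\omega$ the point $u$ is in the closure of $\{u^{(d)}:d\text{ old}\}$: given a radius $f$, take an old $d\ge f$ by (A), and note that $u^{(d)}|f=u|f$.

In $\Box_nX_n$ there are $\mathfrak c$ points $(u,\varepsilon)$ above $u$, and none of them is in the closure of the set $L$ of lifts of the $u^{(d)}$ with $d$ old. Fix $\varepsilon$. By \eqref{eq:member}, the lift of $u^{(d)}$ is in $N((u,\varepsilon),f)$ if and only if $d\ge f$ and $a_n(d(n))=\varepsilon(n)$ for all $n$. If $N((u,\varepsilon),\bar0)$ misses $L$, we are done. Otherwise it contains the lift of $u^{(d_0)}$ for some old $d_0$, and this witness reveals $\varepsilon$ as the sequence $\langle a_n(d_0(n))\rangle_n$. Let $f=d_0+1$. If $N((u,\varepsilon),f)$ contained the lift of $u^{(d)}$ with $d$ old, then $d(n)>d_0(n)$ and $a_n(d(n))=\varepsilon(n)=a_n(d_0(n))$ for all $n$, contrary to (C) with $D=\omega$.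

With finitely many factors $X_0,\dots,X_{r-1}$ this cannot happen. Among the constant tuples $d=(j,\dots,j)$ only $2^r$ patterns $\langle a_n(j)\rangle_{n<r}$ occur, some pattern $\varepsilon$ occurs for infinitely many $j$, and the corresponding lifts converge to $(u,\varepsilon)$.
\end{example}

Two things are different for the points $z_\gamma$. First, neither $z_\gamma$ nor the candidate limit $u$ need be old, while (C) applies only to old branching levels. The next lemma deals with this. Second, $z_\gamma$ may agree with $u$ in many coordinates, where \eqref{eq:member} gives no information; here we use that different $z_\gamma$ differ in every coordinate.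

\begin{lemma}\label{lem:old-levels}
Assume \textup{(A)}. If $u,z\in(2^\omega)^\omega$ are locally old, then the set $D=\{n:u(n)\ne z(n)\}$ and the function $d:D\to\omega$, $d(n)=\Delta(u(n),z(n))$, are old.
\end{lemma}

\begin{proof}
By (A) there is an old $h$ with $h(n)>d(n)$ for $n\in D$. The sequences $u|h$ and $z|h$ are old, $D$ is the set of $n$ at which they differ, and $d(n)$ is the first place at which their $n$th terms differ.
\end{proof}

\begin{proposition}\label{prop:core}
Assume \textup{(A), (B), (C)}, let $X_n=X(a_n)$ and $A=\{\hat z_\gamma:\gamma<\theta\}$. Then in $W$: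
\begin{itemize}
\item[(a)] an $\omega_1$-scale exists and $\omega_1<\mathfrak c$;
\item[(b)] $A$ is closed discrete in $\Box_nX_n$;
\item[(c)] $A$ is contained in the closure of a set $E\subseteq\prod_nX_n$ with $|E|\le\omega_1$;
\item[(d)] the points of $A$ cannot be separated by pairwise disjoint open sets, so $\Box_nX_n$ is not collectionwise Hausdorff and not paracompact.
\end{itemize}
\end{proposition}

\begin{proof}
(a) By CH there is an $\omega_1$-scale $\langle f_\alpha\rangle_{\alpha<\omega_1}$ in $V$. In $W$ it is still $<^*$-increasing of length $\omega_1$, and it dominates: every $g$ satisfies $g\le h\le^*f_\alpha$ for some old $h$ and some $\alpha$. The reals $z_\gamma(0)$ are distinct, so $\mathfrak c\ge\theta\ge\omega_2$.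

(b) Fix a point $(u,\varepsilon)$ and write $N(f)=N((u,\varepsilon),f)$. We find $f$ such that $\hat z_\gamma\in N(f)$ for at most one $\gamma$.

\emph{Case 1: $u$ is not locally old.} Let $h$ be old with $u|h$ not old. If $\hat z_\gamma\in N(h)$, then $z_\gamma|h=u|h$ by \eqref{eq:member}, which is impossible since $z_\gamma|h$ is old. So $N(h)\cap A=\emptyset$.

\emph{Case 2: $u$ is locally old.} Let $B_\gamma=\{n:z_\gamma(n)=u(n)\}$, $D_\gamma=\omega\setminus B_\gamma$, and $d_\gamma(n)=\Delta(u(n),z_\gamma(n))$ for $n\in D_\gamma$. By Lemma~\ref{lem:old-levels}, $D_\gamma$ and $d_\gamma$ are old. The sets $B_\gamma$ are pairwise disjoint, because $n\in B_\gamma\cap B_\delta$ gives $z_\gamma(n)=u(n)=z_\delta(n)$.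

Suppose first that $B_\gamma$ is cofinite for every $\gamma$ with $\hat z_\gamma\in N(\bar0)$. Two cofinite sets meet, so there is at most one such $\gamma$, and $f=\bar0$ works.

Otherwise fix $\gamma_0$ with $\hat z_{\gamma_0}\in N(\bar0)$ and $D_{\gamma_0}$ infinite. As in Example~\ref{ex:one-point}, this witness reveals $\varepsilon$ on $D_{\gamma_0}$: by \eqref{eq:member}, $a_n(d_{\gamma_0}(n))=\varepsilon(n)$ for $n\in D_{\gamma_0}$. Let $f(n)=d_{\gamma_0}(n)+1$ for $n\in D_{\gamma_0}$ and $f(n)=0$ otherwise. Suppose $\hat z_\gamma\in N(f)$, and let $D=D_{\gamma_0}\cap D_\gamma$, an old set. For $n\in D$, \eqref{eq:member} gives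
\[
d_\gamma(n)\ge f(n)>d_{\gamma_0}(n)\qquad\text{and}\qquad a_n(d_\gamma(n))=\varepsilon(n)=a_n(d_{\gamma_0}(n)).
\]
If $D$ were infinite, then $D$, $d_\gamma\restriction D$, $d_{\gamma_0}\restriction D$ would contradict (C). So $D$ is finite, and $B_\gamma\supseteq D_{\gamma_0}\setminus D$ contains all but finitely many elements of the infinite set $D_{\gamma_0}$. Two disjoint sets cannot both do this, so there is at most one such $\gamma$.

(c) For $h\in{}^\omega\omega$ let $m_h(n)=\min\{m\ge h(n):a_n(m)=0\}$, which exists because $a_n$ has infinitely many zeros. Put
\[
E=\{(w^{(m_h)},\bar0): w\in(2^\omega)^\omega\text{ old},\ h\in{}^\omega\omega\text{ old}\}.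
\]
Then $|E|\le\omega_1$. Every neighborhood of $\hat z_\gamma$ contains $N(\hat z_\gamma,h)$ for some old $h$. The function $m_h$ need not be old, but by (A) there is an old $h'$ with $h'(n)>m_h(n)$ for all $n$, and by \eqref{eq:approx} there is an old $w$ with $w|h'=z_\gamma|h'$. Since $h(n)\le m_h(n)<h'(n)$ and $a_n(m_h(n))=0$, Lemma~\ref{lem:flip} applied in each coordinate gives $(w^{(m_h)},\bar0)\in N(\hat z_\gamma,h)$.

(d) Pairwise disjoint open sets $O_\gamma\ni\hat z_\gamma$, $\gamma<\theta$, would each meet $E$ by (c), giving $\theta\ge\omega_2$ distinct points of $E$. Together with (b) this shows that $\Box_nX_n$ is not collectionwise Hausdorff.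
\end{proof}

\begin{remark}\label{rem:hypotheses}
Each part of (B) and (C) has a visible role.
\begin{itemize}
\item If infinitely many $z_\gamma$ differed only in coordinate $0$, their lifts would lie in a copy of the compact space $X_0$, and $A$ would not be closed discrete.
\item If every $a_n$ were eventually $1$, every lift $\hat z$ would be an isolated point of $\Box_nX_n$, and (c), (d) would fail.
\item If every $a_n$ is constantly $0$, the last clause of (C) fails, and so does (b). In this case $\hat z_\delta\in N(\hat z_\gamma,h)$ if and only if $z_\delta|h=z_\gamma|h$. For any choice of old radii $h_\gamma$ there are only $\omega_1$ possible pairs $(h_\gamma,z_\gamma|h_\gamma)$, so two indices $\gamma\neq\delta$ share a pair and $\hat z_\delta\in N(\hat z_\gamma,h_\gamma)$.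
\item Property (C) implies that $\langle a_n\restriction3\rangle_n$ is not old, since otherwise one could choose in $V$ two places $d(n)\neq d'(n)$ below $3$ with the same bit. So $\langle a_n\rangle_n$ is not locally old, and it is new in a different way from the $z_\gamma$. This is why two forcings are used.
\end{itemize}
\end{remark}

\section{Adding locally old sequences}\label{sec:sacks}

\subsection*{Conventions} A generic extension $M[G]$ of a model $M$ by a partial order $Q\in M$ is given by a filter $G\subseteq Q$ that meets every dense subset of $Q$ lying in $M$; $q\le p$ means that $q$ is stronger than $p$. As usual, generic filters containing any given condition are assumed to exist, and the results are read as relative consistency statements. We use the following textbook facts. A statement holds in $M[G]$ if and only if some $p\in G$ forces it. If $p\in G$, then $G$ meets every set in $M$ that is dense below $p$, so $p$ forces whatever is forced by a set of conditions dense below $p$. If $Z\in M$ and $p\Vdash\dot\alpha\in Z$, then the conditions that \emph{decide} $\dot\alpha$, that is, force $\dot\alpha=\alpha$ for some $\alpha\in Z$, are dense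 below $p$; consequently, if $\mathcal A$ is an antichain that is maximal among antichains of such conditions below $p$, then every $q\le p$ is compatible with a member of $\mathcal A$. If $\nu$ is a regular uncountable cardinal and $Q$ has the $\nu$-c.c.\ (all antichains have size less than $\nu$), then $Q$ preserves cardinals $\ge\nu$. Every subset of $\omega_1$ in $M[G]$ has a \emph{nice name}, given by an $\omega_1$-sequence of antichains of $Q$. A generic extension of a generic extension of $M$ is a generic extension of $M$.

From now on $V\models\mathrm{CH}$ and $\kappa$ is an infinite cardinal with $\kappa^{\omega_1}=\kappa$ in $V$. Then $\kappa=\kappa^{\omega_1}\ge2^{\omega_1}\ge\omega_2$. In this section we work in $V$ unless stated otherwise.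

\subsection*{The forcing} We want new sequences $z$ such that $z|h\in V$ for all $h\in V$. So a condition must be able to decide finitely many bits of $z(n)$ for all $n$ simultaneously, which calls for countable supports. The extension must also satisfy (A). Perfect trees allow both.

A \emph{perfect tree} is a nonempty $T\subseteq2^{<\omega}$, closed under initial segments, in which every node has two incomparable extensions. In particular every node has extensions of arbitrarily large length. For $t\in T$ the set $T_t=\{s\in T:s\subseteq t\text{ or }t\subseteq s\}$ is a perfect tree. Let $P$ be the set of functions $p$ whose domain $\mathrm{supp}(p)$ is a countable subset of $\kappa\times\omega$ and whose values are perfect trees. Put $q\le p$ if $\mathrm{supp}(q)\supseteq\mathrm{supp}(p)$ and $q(i)\subseteq p(i)$ for all $i\in\mathrm{supp}(p)$. This is the countable support product of Sacks forcing. The tree $p(\gamma,n)$ is a promise that $z_\gamma(n)$ will be one of its branches. Any condition can be extended so that its support contains a given countable set, by assigning the full tree $2^{<\omega}$ to the missing coordinates.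

\begin{lemma}\label{lem:cc}
$P$ has the $\omega_2$-c.c., and $|P|=\kappa$.
\end{lemma}

\begin{proof}
There are at most $\kappa^\omega=\kappa$ possible supports, and by CH each carries at most $(2^\omega)^\omega=\omega_1$ conditions; so $|P|\le\kappa$, and the conditions with one-point support give equality. Let $\omega_2$ conditions be given. They have $\omega_2$ different supports. Under CH the $\Delta$-system lemma says that every family of $\omega_2$ countable sets has a subfamily of size $\omega_2$ in which any two distinct members have the same intersection $R$. There are only $\omega_1$ conditions with support $R$, so two of the given conditions $p,p'$ have $\mathrm{supp}(p)\cap\mathrm{supp}(p')=R$ and $p\restriction R=p'\restriction R$. Then $p\cup p'$ is a common extension.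
\end{proof}

\subsection*{Fusion} To prove (A) we must gain information about infinitely many values of a name for a function. The difficulty is that a decreasing sequence of perfect trees may shrink to a single branch. The remedy is to protect, at step $k$, the first $k$ levels of splitting, at the price of confining each value to a finite set instead of deciding it.

A node $s\in T$ is \emph{splitting} if $s^\frown0,s^\frown1\in T$. Every $t\in T$ has a splitting extension, namely the longest common initial segment of two incomparable extensions of $t$. Let $s$ be a shortest splitting extension of $t$. Every extension of $t$ in $T$ is comparable with $s$, for otherwise its longest common initial segment with $s$ would be a shorter splitting extension of $t$. So $s$ is unique; call it $\mathrm{sp}_T(t)$. Define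
\[
E_0(T)=\{\emptyset\},\qquad E_{k+1}(T)=\{\mathrm{sp}_T(t)^\frown i: t\in E_k(T),\ i<2\},
\]
and for perfect trees write $T'\le_kT$ if $E_k(T)\subseteq T'\subseteq T$.

\begin{lemma}\label{lem:trees}
Let $T$ be a perfect tree and $k<\omega$.
\begin{itemize}
\item[(a)] $E_k(T)$ consists of $2^k$ pairwise incomparable nodes of length at least $k$. Every node of $T$ is comparable with a member of $E_k(T)$, and every perfect tree $R\subseteq T$ contains a member of $E_k(T)$.
\item[(b)] If $T'\le_kT$, then $E_j(T')=E_j(T)$ for $j\le k$. The relation $\le_k$ is transitive, and $T'\le_{k+1}T$ implies $T'\le_kT$.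
\item[(c)] If $R^t\subseteq T_t$ is a perfect tree for each $t\in E_k(T)$ and $T'=\bigcup_tR^t$, then $T'\le_kT$ and $T'_t=R^t$ for each $t\in E_k(T)$.
\item[(d)] If $T_{k+1}\le_kT_k$ for all $k\ge k_0$, then $T_\omega=\bigcap_{k\ge k_0}T_k$ is a perfect tree.
\end{itemize}
\end{lemma}

\begin{proof}
(a) By induction. Each $t\in E_k(T)$ is replaced by two incomparable proper extensions, and extensions of incomparable nodes are incomparable; this gives the first sentence. Given a node $\nu\in T$, extend it to a node $\nu'\in T$ longer than all members of $E_{k+1}(T)$. By induction $\nu'$ is comparable with some $t\in E_k(T)$, so it extends $t$. Then it is comparable with $\mathrm{sp}_T(t)$ and longer, so it extends some $\mathrm{sp}_T(t)^\frown i$, and $\nu$ and this node are both initial segments of $\nu'$. Finally, a node of $R$ longer than all members of $E_k(T)$ extends one of them, which then belongs to $R$.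

(b) Each member of $E_j(T)$, $j\le k$, is an initial segment of a member of $E_k(T)$, hence lies in $T'$ when $T'\le_k T$. This also proves the last assertion. Suppose $j<k$ and $E_j(T')=E_j(T)$. For $t\in E_j(T)$ and $s=\mathrm{sp}_T(t)$, the nodes $s^\frown0,s^\frown1\in E_{j+1}(T)$ lie in $T'$, so $s$ splits in $T'$; and splitting nodes of $T'$ split in $T$, so $s=\mathrm{sp}_{T'}(t)$. Thus $E_{j+1}(T')=E_{j+1}(T)$. If $T''\le_kT'\le_kT$, then $E_k(T)=E_k(T')\subseteq T''$.

(c) A finite union of perfect trees is a perfect tree. A node of $R^t$ of length at least $|t|$ extends $t$, so $t\in R^t$, and $T'\le_kT$. All nodes of $R^t$ are comparable with $t$, so $R^t\subseteq T'_t$. Conversely let $\nu\in T'_t$. If $\nu\subseteq t$, then $\nu\in R^t$. If $\nu\supseteq t$ and $\nu\in R^{t'}$, then $\nu$ is comparable with $t'$, which makes $t$ and $t'$ comparable, so $t'=t$.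

(d) Let $k\ge k_0$. For $j\ge k$ we have $T_j\le_kT_k$ by (b), so $E_k(T_k)\subseteq T_j$; for $k_0\le j\le k$ we have $T_k\subseteq T_j$. Hence $E_k(T_k)\subseteq T_\omega$. Let $t\in T_\omega$ and take $k\ge k_0$ with $k>|t|$. By (a), $t$ is comparable with some $s\in E_k(T_k)$, and $|s|\ge k>|t|$ gives $t\subseteq s$. Since $E_k(T_k)=E_k(T_{k+1})$, the node $s$ has two incomparable extensions in $E_{k+1}(T_{k+1})\subseteq T_\omega$.
\end{proof}

In the product only finitely many coordinates can be protected at each step. For finite $F\subseteq\mathrm{supp}(p)$ write $q\le_{F,k}p$ if $q\le p$ and $q(i)\le_kp(i)$ for $i\in F$; this relation is transitive. For $\sigma\in\prod_{i\in F}E_k(p(i))$ let $p*\sigma$ be the condition obtained from $p$ by replacing $p(i)$ with $p(i)_{\sigma(i)}$ for $i\in F$. If $q\le_{F,k}p$, then $E_k(q(i))=E_k(p(i))$ for $i\in F$, so $q*\sigma$ is defined for the same $\sigma$, and $q*\sigma\le p*\sigma$.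

\begin{lemma}\label{lem:onestep}
Let $Z\in V$, $p\Vdash\dot\alpha\in Z$, $F\subseteq\mathrm{supp}(p)$ finite, and $k<\omega$. There are $q\le_{F,k}p$ and a finite nonempty $B\subseteq Z$ with $q\Vdash\dot\alpha\in B$.
\end{lemma}

\begin{proof}
Enumerate the finite set $\prod_{i\in F}E_k(p(i))$ as $\sigma_1,\dots,\sigma_m$. We decide $\dot\alpha$ below each $\sigma_l$ in turn and glue the result back. Let $q_0=p$. Given $q_{l-1}\le_{F,k}p$, pick $r_l\le q_{l-1}*\sigma_l$ and $\alpha_l\in Z$ with $r_l\Vdash\dot\alpha=\alpha_l$. Define $q_l$ on $\mathrm{supp}(r_l)$ by $q_l(i)=r_l(i)$ for $i\notin F$ and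
\[
q_l(i)=r_l(i)\cup\bigcup\{q_{l-1}(i)_t:t\in E_k(p(i)),\ t\ne\sigma_l(i)\}\qquad(i\in F).
\]
By Lemma~\ref{lem:trees}(c) applied to $q_{l-1}(i)$, we get $q_l\le_{F,k}q_{l-1}$ and $q_l*\sigma_l=r_l$. Let $q=q_m$ and $B=\{\alpha_1,\dots,\alpha_m\}$. Then $q*\sigma_l\le q_l*\sigma_l=r_l$ for all $l$. Let $v\le q$. By Lemma~\ref{lem:trees}(a), for each $i\in F$ the tree $v(i)$ contains some $t_i\in E_k(p(i))$, and $\langle t_i\rangle_{i\in F}=\sigma_l$ for some $l$. Replacing $v(i)$ with $v(i)_{t_i}$ for $i\in F$ gives $v'\le v$ with $v'\le q*\sigma_l\le r_l$, so $v'\Vdash\dot\alpha=\alpha_l$. Thus the conditions forcing $\dot\alpha\in B$ are dense below $q$.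
\end{proof}

\begin{lemma}\label{lem:fusion}
Let $Z\in V$ and $p\Vdash\dot x:\omega\to Z$. There are $q\le p$ and a sequence $\langle B_k\rangle_{k<\omega}\in V$ of finite nonempty subsets of $Z$ such that $q\Vdash\forall k\ \dot x(k)\in B_k$.
\end{lemma}

\begin{proof}
Let $p_0\le p$ have nonempty support. We construct $p_0\ge p_1\ge\cdots$. When $p_k$ is known, enumerate $\mathrm{supp}(p_k)=\{i_{k,j}:j<\omega\}$, with repetitions if necessary, let $F_k=\{i_{k',j}:k',j\le k\}\subseteq\mathrm{supp}(p_k)$, and use Lemma~\ref{lem:onestep} to get $p_{k+1}\le_{F_k,k}p_k$ and $B_k$ with $p_{k+1}\Vdash\dot x(k)\in B_k$. The sets $F_k$ increase and their union is the countable set $S=\bigcup_k\mathrm{supp}(p_k)$. For $i\in S$ let $q(i)=\bigcap\{p_k(i):i\in\mathrm{supp}(p_k)\}$. If $i\in F_{k_0}$, then $p_{k+1}(i)\le_kp_k(i)$ for $k\ge k_0$ and $q(i)=\bigcap_{k\ge k_0}p_k(i)$, which is perfect by Lemma~\ref{lem:trees}(d). So $q\in P$ and $q\le p_k$ for all $k$.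
\end{proof}

Let $G$ be $P$-generic over $V$.

\begin{corollary}\label{cor:bounding}
$V$ and $V[G]$ have the same cardinals, and every $g\in{}^\omega\omega\cap V[G]$ satisfies $g\le h$ for some $h\in{}^\omega\omega\cap V$.
\end{corollary}

\begin{proof}
Let $x:\omega\to Z$ be in $V[G]$ with $Z\in V$, and let $p\in G$ force $\dot x:\omega\to Z$. Applying Lemma~\ref{lem:fusion} to every extension of $p$ shows that conditions $q$ as in the lemma are dense below $p$. So there is $\langle B_k\rangle_k\in V$ with $x(k)\in B_k$ for all $k$. For $Z=\omega_1^V$ the range of $x$ lies in a set that is countable in $V$, so $x$ is not onto and $\omega_1$ is preserved. Cardinals $\ge\omega_2$ are preserved by Lemma~\ref{lem:cc}. For $Z=\omega$ let $h(k)=\max B_k$.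
\end{proof}

\subsection*{The generic sequences} The \emph{stem} of a perfect tree $T$ is $\mathrm{sp}_T(\emptyset)$. If all nodes of $T$ are comparable with $t$, then $t$ is an initial segment of the stem $s$, because $t$ is comparable with both $s^\frown0$ and $s^\frown1$. It follows that the stem of $T_t$ extends $t$. Moreover, the two immediate successors of the stem of a perfect tree $R\subseteq T$ are comparable with a long enough initial segment of the stem of $T$ or extend it: no node of $R$ shorter than the stem of $T$ splits, and all nodes of $R$ are comparable with the stem of $T$, so the stem of $R$ extends the stem of $T$. In $V[G]$, for $\gamma<\kappa$ and $n<\omega$ let $z_\gamma(n)$ be the union of the stems of the trees $p(\gamma,n)$ with $p\in G$ and $(\gamma,n)\in\mathrm{supp}(p)$. Any two members of $G$ have a common extension, so these stems are pairwise comparable. We shall use one fact repeatedly: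
\begin{equation}\label{eq:stem}
\text{if the stem of $p(\gamma,n)$ extends $t$, then } p\Vdash t\subseteq z_\gamma(n).
\end{equation}

\begin{lemma}\label{lem:generic}
In $V[G]$, $z_\gamma\in(2^\omega)^\omega$ and $z_\gamma|h\in V$ for all $\gamma<\kappa$ and $h\in{}^\omega\omega\cap V$, and $z_\gamma(n)\ne z_\delta(n)$ for all $n$ and all $\gamma\ne\delta$.
\end{lemma}

\begin{proof}
Let $p\in P$, $\gamma<\kappa$, $h\in V$. Extend $p$ so that $\{\gamma\}\times\omega\subseteq\mathrm{supp}(p)$. In $V$ choose $t_n\in p(\gamma,n)$ of length at least $h(n)$, and replace $p(\gamma,n)$ with $p(\gamma,n)_{t_n}$ for all $n$ at once; this is where countable supports are needed. By \eqref{eq:stem} the resulting condition forces $t_n\subseteq z_\gamma(n)$ for all $n$. By density there is, for each $h\in V$, a sequence $\langle t_n\rangle_n\in V$ with $|t_n|\ge h(n)$ and $t_n\subseteq z_\gamma(n)$. Constant functions $h$ show that $z_\gamma(n)\in2^\omega$, and in general $z_\gamma|h=\langle t_n\restriction h(n)\rangle_n\in V$.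

Let $p\in P$, $\gamma\ne\delta$, $n<\omega$, and assume $(\gamma,n),(\delta,n)\in\mathrm{supp}(p)$. Take incomparable $t_0,t_1\in p(\gamma,n)$ and $t'\in p(\delta,n)$ longer than both. Some $t_j$ is not an initial segment of $t'$, hence is incomparable with $t'$. Shrinking the two trees to $p(\gamma,n)_{t_j}$ and $p(\delta,n)_{t'}$ forces $z_\gamma(n)\ne z_\delta(n)$.
\end{proof}

\section{Adding a random pattern}\label{sec:random}

It remains to add $\langle a_n\rangle_n$ with property (C) without destroying (A). Forcing with finite partial functions would not do: the function $n\mapsto\min\{m:a_n(m)=1\}$ would be bounded by no old $h$, since any finite condition leaves some row $n$ untouched, and there the first $h(n)+1$ bits can be set to $0$. Random forcing gives (C) because the forbidden event has probability zero, and it keeps (A) because countably many small losses of measure can be afforded.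

Work in $V[G]$. Let $\mu$ be the product measure on $(2^\omega)^\omega=2^{\omega\times\omega}$, under which the coordinates $\xi_n(m)$ of a point $\xi$ are independent and take each value with probability $\frac12$. Let $\mathbb B$ be the set of Borel sets of positive measure, ordered by inclusion. Two conditions are compatible if and only if their intersection has positive measure. An antichain has fewer than $k$ members of measure greater than $1/k$, so $\mathbb B$ is c.c.c.\ (has the $\omega_1$-c.c.) and preserves cardinals. Everything we need about the generic filter $\dot H$ comes from one principle.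

\begin{lemma}\label{lem:cover}
Let $b\in\mathbb B$ and let $c_j$ $(j\in J)$ be countably many Borel sets with $\mu(b\setminus\bigcup_jc_j)=0$. Then $b\Vdash\exists j\in J\ c_j\in\dot H$.
\end{lemma}

\begin{proof}
If $b'\le b$, then $\mu(b'\cap c_j)>0$ for some $j$. The condition $b'\cap c_j$ extends both $b'$ and $c_j$, so it forces $c_j\in\dot H$.
\end{proof}

Let $H$ be $\mathbb B$-generic over $V[G]$ and $W=V[G][H]$. Let $C(n,m,i)=\{\xi:\xi_n(m)=i\}$. For each $(n,m)$, Lemma~\ref{lem:cover} puts one of the sets $C(n,m,0)$, $C(n,m,1)$ into $H$, and they are disjoint, so exactly one is in $H$. Define $a_n\in2^\omega$ by letting $a_n(m)=i$ if $C(n,m,i)\in H$. A condition contained in $C(n,m,i)$ forces $\dot a_n(m)=i$.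

\begin{lemma}\label{lem:random-C}
Each $a_n$ takes both values infinitely often, and $\langle a_n\rangle_n$ satisfies \textup{(C)} for the pair $V\subseteq W$.
\end{lemma}

\begin{proof}
For $n,k<\omega$ and $i<2$, the complement of $\bigcup_{m\ge k}C(n,m,i)$ is null, so by Lemma~\ref{lem:cover} there is $m\ge k$ with $a_n(m)=i$. Let $D,d,d'\in V$ be as in (C). For $n\in D$ and $i<2$ let $c_{n,i}=C(n,d(n),i)\cap C(n,d'(n),1-i)$. The complement of $\bigcup_{n,i}c_{n,i}$ is the set of $\xi$ with $\xi_n(d(n))=\xi_n(d'(n))$ for all $n\in D$. Since $d(n)\ne d'(n)$, each of these events has probability $\frac12$, and events for different $n$ involve different rows and are independent. As $D$ is infinite, their intersection is null. So some $c_{n,i}$ is in $H$, and then $a_n(d(n))=i\ne a_n(d'(n))$.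
\end{proof}

The quantitative form of the next lemma is needed only in Section~\ref{sec:normal}.

\begin{lemma}\label{lem:random-bound}
In $V[G]$: if $b\Vdash\dot g\in{}^\omega\omega$, then there are $b'\le b$ with $\mu(b')\ge\frac34\mu(b)$ and $h\in{}^\omega\omega\cap V$ such that $b'\Vdash\dot g\le h$.
\end{lemma}

\begin{proof}
For each $n$ let $\mathcal A_n$ be a maximal antichain of conditions below $b$ that decide $\dot g(n)$. It is countable and its members have pairwise null intersections. Also $\mu(b\setminus\bigcup\mathcal A_n)=0$, since otherwise $b\setminus\bigcup\mathcal A_n$ would be a condition below $b$ compatible with no member of $\mathcal A_n$. So the measures of the members of $\mathcal A_n$ add up to $\mu(b)$, and there is a finite $\mathcal F_n\subseteq\mathcal A_n$ whose union $c_n$ has $\mu(c_n)\ge(1-2^{-n-3})\mu(b)$. Let $h_0(n)$ be the largest value of $\dot g(n)$ decided by a member of $\mathcal F_n$, and let $b'=\bigcap_nc_n$. Then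
\[
\mu(b')\ge\Bigl(1-\sum_n2^{-n-3}\Bigr)\mu(b)=\tfrac34\mu(b).
\]
By Lemma~\ref{lem:cover}, $b'$ forces that $\dot H$ meets each $\mathcal F_n$, so $b'\Vdash\dot g\le h_0$. By Corollary~\ref{cor:bounding}, $h_0\le h$ for some $h\in V$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
The model $W=V[G][H]$ is a forcing extension of $V$ with the same cardinals. We check (A), (B), (C) for $V\subseteq W$. If $g\in{}^\omega\omega\cap W$ and $b\in H$ forces $\dot g\in{}^\omega\omega$, then by Lemma~\ref{lem:random-bound} the conditions forcing $\dot g\le h$ for some $h\in{}^\omega\omega\cap V$ are dense below $b$; this gives (A). Lemma~\ref{lem:generic} gives (B) with $\theta=\kappa$, and Lemma~\ref{lem:random-C} gives (C). By Lemma~\ref{lem:space} the spaces $X_n=X(a_n)$ are first countable, compact and Hausdorff, and Proposition~\ref{prop:core} yields the scale and the failure of the collectionwise Hausdorff property.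

It remains to compute $\mathfrak c$. We prove slightly more, for later use:
\begin{equation}\label{eq:count}
W\models\mathfrak c=2^{\omega_1}=\kappa.
\end{equation}
In $V$, by Lemma~\ref{lem:cc}, $P$ has at most $\kappa^{\omega_1}=\kappa$ antichains and so at most $\kappa^{\omega_1}=\kappa$ nice names for subsets of $\omega_1$. Hence $V[G]\models2^{\omega_1}\le\kappa$. In $V[G]$ there are $2^\omega$ Borel sets, so $\mathbb B$ has at most $(2^\omega)^\omega=2^\omega$ antichains and at most $(2^\omega)^{\omega_1}=2^{\omega_1}\le\kappa$ nice names for subsets of $\omega_1$. Hence $W\models\mathfrak c\le2^{\omega_1}\le\kappa$. The $\kappa$ distinct reals $z_\gamma(0)$ give $\mathfrak c\ge\kappa$.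
\end{proof}

The hypothesis CH was used for the scale, for the count of old objects, and for the chain condition of $P$. The equation $\kappa^{\omega_1}=\kappa$ was used only to get $\kappa\ge\omega_2$, to compute $|P|$, and in \eqref{eq:count}.

\section{Failure of normality}\label{sec:normal}

Keep $V$, $G$, $H$, $W$, $X_n=X(a_n)$, and let $A=\{\hat z_\gamma:\gamma<\kappa\}$. Since $A$ is closed discrete, any two disjoint subsets of $A$ are disjoint closed sets, and there are too many such pairs for all of them to be separated.

\begin{proposition}\label{prop:counting}
In $W$, $\Box_nX_n$ is not normal.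
\end{proposition}

\begin{proof}
Let $E$ be as in Proposition~\ref{prop:core}(c) and suppose the space is normal. For each $S\subseteq A$ choose an open $O_S\supseteq S$ whose closure misses $A\setminus S$. If $S\ne S'$, say $x\in S\setminus S'$, then $O_S\setminus\overline{O_{S'}}$ is an open neighborhood of $x\in\overline E$, so it meets $E$ and $O_S\cap E\ne O_{S'}\cap E$. Thus $S\mapsto O_S\cap E$ is injective and $2^\kappa\le2^{\omega_1}$, which contradicts \eqref{eq:count}.
\end{proof}

\subsection*{An explicit pair} The counting argument does not say which pair of closed sets fails to be separated. A direct argument names one: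
\[
A_0=\{\hat z_\gamma:\gamma<\omega_1\},\qquad A_1=\{\hat z_\delta:\omega_1\le\delta<\omega_2\}.
\]
Suppose each point is given a radius. A pigeonhole argument finds two points with intersecting boxes, but both may lie in $A_1$. To get one point from each set we use the symmetry of the product $P$: the trees that a condition assigns to $\delta$ are copied to an unused index $\gamma<\omega_1$. The radius of $\gamma$ must then be decided without shrinking the trees of $\delta$. This is possible because the radii of the first $\omega_1$ points depend on only $\omega_1$ coordinates, and $\delta$ can be chosen away from them.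

\begin{lemma}\label{lem:copy}
In $V[G]$: for every $\rho:\omega_2\to{}^\omega\omega\cap V$ there are $\gamma<\omega_1\le\delta<\omega_2$ with $z_\gamma|h'=z_\delta|h'$, where $h'(n)=\max\{\rho(\gamma)(n),\rho(\delta)(n)\}$.
\end{lemma}

\begin{proof}
Let $Z=({}^\omega\omega)^V$ and let $p_0\in G$ force $\dot\rho:\omega_2\to Z$. Work in $V$. For $\gamma<\omega_1$ let $\mathcal A_\gamma$ be a maximal antichain of conditions below $p_0$ that decide $\dot\rho(\gamma)$; then $|\mathcal A_\gamma|\le\omega_1$ by Lemma~\ref{lem:cc}. Let $J$ be the union of $\omega_1\times\omega$ and the supports of all members of $\bigcup_{\gamma<\omega_1}\mathcal A_\gamma$. Then $|J|=\omega_1$, so we can fix $\delta\in[\omega_1,\omega_2)$ with $(\{\delta\}\times\omega)\cap J=\emptyset$. We show that the conditions forcing the conclusion for this $\delta$ and some $\gamma<\omega_1$ are dense below $p_0$.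

\emph{Step 1.} Extend a given condition below $p_0$ to a condition $p$ with $p\Vdash\dot\rho(\delta)=h_1$ for some $h_1\in Z$ and $\{\delta\}\times\omega\subseteq\mathrm{supp}(p)$.

\emph{Step 2.} Since $\mathrm{supp}(p)$ is countable, there is $\gamma<\omega_1$ with $(\{\gamma\}\times\omega)\cap\mathrm{supp}(p)=\emptyset$. Let $p_1\le p$ be $p$ together with the new values $p_1(\gamma,n)=p(\delta,n)$, $n<\omega$.

\emph{Step 3.} Let $v$ be a common extension of $p_1$ and some $r\in\mathcal A_\gamma$, and let $r\Vdash\dot\rho(\gamma)=h_2$. The condition $v$ may have shrunk the trees of $\delta$, so we undo its effect outside $J$: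
\[
p_2=(v\restriction J)\cup\bigl(p_1\restriction(\mathrm{supp}(p_1)\setminus J)\bigr).
\]
Since $\mathrm{supp}(r)\subseteq J$, we have $p_2(i)=v(i)\subseteq r(i)$ on $\mathrm{supp}(r)$, so $p_2\le r$. On $\mathrm{supp}(p_1)\cap J$ we have $p_2(i)=v(i)\subseteq p_1(i)$, and on $\mathrm{supp}(p_1)\setminus J$ we have $p_2(i)=p_1(i)$, so $p_2\le p_1$. Thus $p_2$ forces $\dot\rho(\gamma)=h_2$ and $\dot\rho(\delta)=h_1$. As $(\gamma,n)\in J$ and $(\delta,n)\notin J$,
\[
p_2(\gamma,n)=v(\gamma,n)\subseteq p_1(\gamma,n)=p(\delta,n)=p_2(\delta,n).
\]

\emph{Step 4.} Let $h'(n)=\max\{h_1(n),h_2(n)\}$ and choose $t_n\in p_2(\gamma,n)\subseteq p_2(\delta,n)$ of length at least $h'(n)$. Replace $p_2(\gamma,n)$ and $p_2(\delta,n)$ with $p_2(\gamma,n)_{t_n}$ and $p_2(\delta,n)_{t_n}$ for all $n$. By \eqref{eq:stem} the resulting condition forces $z_\gamma|h'=\langle t_n\restriction h'(n)\rangle_n=z_\delta|h'$.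
\end{proof}

Lemma~\ref{lem:copy} concerns assignments of radii in $V[G]$, while a separation of $A_0$ and $A_1$ gives an assignment in $W$. Lemma~\ref{lem:random-bound} bridges the gap: in $V[G]$ each radius can be bounded on three quarters of a fixed condition $b$, any two such bounds hold together on half of $b$, and a small part of this half pays for the zeros that Lemma~\ref{lem:flip} requires.

\begin{proposition}\label{prop:pair}
In $W$, the disjoint closed sets $A_0$ and $A_1$ have no disjoint open neighborhoods in $\Box_nX_n$.
\end{proposition}

\begin{proof}
Suppose $O_0\supseteq A_0$ and $O_1\supseteq A_1$ are open and disjoint. In $W$ choose $g_\gamma\in{}^\omega\omega$, $\gamma<\omega_2$, with $N(\hat z_\gamma,g_\gamma)\subseteq O_0$ for $\gamma<\omega_1$ and $N(\hat z_\gamma,g_\gamma)\subseteq O_1$ for $\gamma\ge\omega_1$. Then in $V[G]$ there are a sequence of names $\dot g_\gamma$ and a condition $b\in\mathbb B$ forcing that $\dot g_\gamma\in{}^\omega\omega$ for all $\gamma<\omega_2$ and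
\begin{equation}\label{eq:disjoint}
N(\hat z_\gamma,\dot g_\gamma)\cap N(\hat z_\delta,\dot g_\delta)=\emptyset\qquad\text{for all }\gamma<\omega_1\le\delta<\omega_2,
\end{equation}
where the boxes are computed from the generic sequences $\dot a_n$.

Work in $V[G]$. By Lemma~\ref{lem:random-bound} choose for each $\gamma<\omega_2$ a condition $b_\gamma\le b$ with $\mu(b_\gamma)\ge\frac34\mu(b)$ and $h_\gamma\in{}^\omega\omega\cap V$ with $b_\gamma\Vdash\dot g_\gamma\le h_\gamma$. Fix $K<\omega$ with $2^{1-K}<\frac12\mu(b)$ and let $\rho(\gamma)(n)=h_\gamma(n)+n+K$; each $\rho(\gamma)$ is in $V$. Lemma~\ref{lem:copy} gives $\gamma<\omega_1\le\delta<\omega_2$ with $z_\gamma|h'=z_\delta|h'$, where $h'(n)=h(n)+n+K$ and $h(n)=\max\{h_\gamma(n),h_\delta(n)\}$. The interval $I_n=[h(n),h'(n))$ has $n+K$ elements, so the set of $\xi$ with $\xi_n(m)=1$ for all $m\in I_n$ has measure $2^{-n-K}$. Let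
\[
b^*=b_\gamma\cap b_\delta\cap\bigcap_n\bigcup_{m\in I_n}C(n,m,0).
\]
Since $b_\gamma$ and $b_\delta$ each omit at most a quarter of $b$,
\[
\mu(b^*)\ge\tfrac12\mu(b)-\sum_n2^{-n-K}=\tfrac12\mu(b)-2^{1-K}>0,
\]
so $b^*$ is a condition below $b$.

Pass to a generic extension of $V[G]$ by a filter containing $b^*$, and let $a_n$, $g_\gamma$, $g_\delta$, $N$ now denote the objects computed there. By Lemma~\ref{lem:cover}, for each $n$ there is $m(n)\in I_n$ with $a_n(m(n))=0$. We have $h(n)\le m(n)<h'(n)$, and $z_\gamma(n)$, $z_\delta(n)$ agree below $h'(n)$. Lemma~\ref{lem:flip} with $w=z_\gamma(n)$, applied once to $x=z_\gamma(n)$ and once to $x=z_\delta(n)$, gives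
\[
(z_\gamma^{(m)},\bar0)\in N(\hat z_\gamma,h)\cap N(\hat z_\delta,h)\subseteq N(\hat z_\gamma,g_\gamma)\cap N(\hat z_\delta,g_\delta),
\]
where the inclusion holds because $g_\gamma,g_\delta\le h$. This contradicts \eqref{eq:disjoint}, which is forced by $b\ge b^*$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:normal}]
The product $\Box_nX_n$ is not normal, by Proposition~\ref{prop:counting} or by Proposition~\ref{prop:pair}. Each $a_n$ takes both values infinitely often by Lemma~\ref{lem:random-C}, so Lemma~\ref{lem:space} gives the stated properties of $X_n$.

Let $Y=\{\infty\}\cup\bigsqcup_nX_n$, where a set $O$ is open if $O\cap X_n$ is open in $X_n$ for each $n$ and, in case $\infty\in O$, it contains $Y_k=\{\infty\}\cup\bigsqcup_{n\ge k}X_n$ for some $k$. Each $X_n$ and each $Y_k$ is clopen, and the $Y_k$ form a countable local base at $\infty$ with intersection $\{\infty\}$. So $Y$ is Hausdorff, first countable and zero-dimensional, because the $X_n$ are. It is compact, since the complement of a neighborhood of $\infty$ lies in finitely many $X_n$. The union of countable dense subsets of the $X_n$ is dense in $Y$, since every $Y_k$ contains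 $X_k$.

Define $\pi:Y\to2^\omega$ by $\pi(\infty)=\bar0$ and by sending $(x,i)\in X_n$ to the sequence consisting of $n$ zeros, a one, and then $x$. Every element of $2^\omega$ other than $\bar0$ has this form for exactly one pair $n,x$, so $\pi$ is onto and at most 2-to-1. It is continuous on each clopen set $X_n$ by Lemma~\ref{lem:space}, and continuous at $\infty$ because $\pi(Y_k)\subseteq[\bar0\restriction k]$.

View $\prod_nX_n$ as a subset of $\Box^\omega Y$, with $X_n\subseteq Y$ in the $n$th coordinate. It is closed: if $y_m\notin X_m$, then $\{y':y'_m\in Y\setminus X_m\}$ is an open neighborhood of $y$ that misses it. Its subspace topology is that of $\Box_nX_n$, since $\prod_nU_n\cap\prod_nX_n=\prod_n(U_n\cap X_n)$ and the open subsets of $X_n$ are the traces of open subsets of $Y$. Closed sets and closed discrete sets of a closed subspace are closed, respectively closed discrete, in the whole space, and separating open sets can be intersected with the subspace. So normality and the collectionwise Hausdorff property pass to closed subspaces, and $\Box^\omega Y$ has neither.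
\end{proof}

\begin{thebibliography}{1}
\bibitem{Engelking} Engelking, \emph{General Topology}.
\end{thebibliography}
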